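\title{The least eigenvalue of the skew-partition graph}

\begin{abstract}
The skew-partition graph $P(k)$ has as vertices the partitions of a set of $k^2$ points into $k$ cells of size $k$; two partitions are adjacent when every cell of one meets every cell of the other in exactly one point. The graph is regular of degree $d=k!^{\,k-1}$. We prove that for every $k\ge2$ its least eigenvalue is $-d/k$, with multiplicity $\binom{k^2}{2}-\binom{k^2}{1}$, and that all eigenvalues other than $d$ and $-d/k$ have absolute value less than $d/k$. The proof bounds the angle between the row-invariant and the column-invariant vectors of a $k\times l$ grid in each irreducible representation of the symmetric group, by removing one column at a time. As an application we determine the maximum cocliques of $P(k)$.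
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $k\ge2$ be an integer. A \emph{$k\times k$ partition} is a partition of $\{1,\dots,k^2\}$ into $k$ cells, each of size $k$. Two such partitions are \emph{skew} if every cell of one meets every cell of the other in exactly one point; equivalently, the $k^2$ points can be arranged in a $k\times k$ grid so that one partition consists of the rows and the other of the columns. The \emph{skew-partition graph} $P(k)$ has the $k\times k$ partitions as vertices, two of them being adjacent when they are skew. To build a partition skew to a given $P$, label its cells by the points of one cell of $P$ and distribute each of the other $k-1$ cells of $P$ bijectively over these labels. Hence $P(k)$ is regular of degree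
\[ d=k!^{\,k-1}. \]
For example, $P(2)$ is a triangle, and $P(3)$ has $280$ vertices and degree $36$. The eigenvalues of $P(k)$ are those of its adjacency matrix $A$. What is the least eigenvalue, and what is its multiplicity?

There is a natural candidate. For points $y\ne z$ let $\mathcal F_{yz}$ be the family of partitions that have $y$ and $z$ in a common cell, and let $\chi_{yz}$ be its indicator function. If $P\in\mathcal F_{yz}$, then no neighbor of $P$ lies in $\mathcal F_{yz}$; so $\mathcal F_{yz}$ is a \emph{coclique}, a set of pairwise nonadjacent vertices. If $P\notin\mathcal F_{yz}$, then in a uniformly random neighbor of $P$ the cell through $y$ contains exactly one point of the $P$-cell of $z$, and by symmetry this point is $z$ with probability $1/k$. Thus $A\chi_{yz}=\frac dk(1-\chi_{yz})$, which says that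
\[ A\Big(\chi_{yz}-\frac1{k+1}\Big)=-\frac dk\Big(\chi_{yz}-\frac1{k+1}\Big). \]
So $-d/k$ is an eigenvalue. We have found $\binom{k^2}2$ eigenfunctions, and they satisfy $k^2$ linear relations: for each $y$, the sum of $\chi_{yz}-\frac1{k+1}$ over $z\ne y$ is $(k-1)-\frac{k^2-1}{k+1}=0$. This suggests that the least eigenvalue of $P(k)$ is $-d/k$ and that its multiplicity is $\binom{k^2}2-\binom{k^2}1$. For the triangle $P(2)$ the prediction is $-1$ with multiplicity $2$, which is correct. The statement has been posed as a conjecture for all $k$, and it is known to hold for $k=3$ and $k=4$. We prove it in general.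

\begin{theorem}\label{thm:main}
Let $k\ge2$, $n=k^2$ and $d=k!^{\,k-1}$. The eigenvalues of $P(k)$ are: $d$ with multiplicity $1$; $-d/k$ with multiplicity $\binom n2-\binom n1$; and all other eigenvalues $\theta$ satisfy $|\theta|<d/k$. In particular, the least eigenvalue of $P(k)$ is $-k!^{\,k-1}/k$, and it has multiplicity $\binom{k^2}2-\binom{k^2}1$.
\end{theorem}

A square grid offers no parameter for induction, but a rectangular one does: deleting a column of a $k\times l$ grid leaves a $k\times(l-1)$ grid. We therefore prove a rectangular statement. Fix a grid with $k$ rows and $l$ columns; its $n=kl$ entries are called \emph{squares} of the grid or simply points. Let $G=\mathrm{Sym}(n)$ permute the points, let $R\cong\mathrm{Sym}(l)^k$ be the subgroup preserving every row, and let $C\cong\mathrm{Sym}(k)^l$ be the subgroup preserving every column. For a subgroup $K\le G$ put $e_K=|K|^{-1}\sum_{g\in K}g$. For a partition $\lambda$ of the integer $n$, written $\lambda\vdash n$, let $S^\lambda$ be the real irreducible $G$-module indexed by $\lambda$,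 with an invariant inner product. Then $e_K$ acts on $S^\lambda$ as the orthogonal projection onto the $K$-invariant vectors, and we define
\[ \rho_{k,l}(\lambda)=\|e_Re_C\| , \]
the operator norm on $S^\lambda$. Since $\langle a,e_Re_Ca'\rangle=\langle e_Ra,e_Ca'\rangle$, the number $\rho_{k,l}(\lambda)$ is the maximum of $|\langle v,w\rangle|$ over $R$-invariant $v$ and $C$-invariant $w$ of norm at most $1$. It measures how close a row-invariant vector can come to being column-invariant.

The matrix behind these numbers is the following. Call a partition of the $n$ points into $k$ cells of size $l$ and a partition into $l$ cells of size $k$ skew if every cell of one meets every cell of the other in exactly one point. Let $W$ be the $0/1$ matrix of this relation, with rows indexed by partitions of the first kind and columns by partitions of the second kind. The count that gave $d$ shows that $W$ has row sums $d_1=l!^{\,k-1}$ and column sums $d_2=k!^{\,l-1}$. For $k=l$ we have $W=A$.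

\begin{theorem}\label{thm:rect}
Let $k,l\ge2$ and $n=kl$. Then $\rho_{k,l}((n-2,2))^2=\frac1{kl}$, and $\rho_{k,l}(\lambda)^2<\frac1{kl}$ for every other $\lambda\ne(n)$. Equivalently, the second largest singular value of $W$ is exactly $\sqrt{d_1d_2/(kl)}$, with multiplicity $\dim S^{(n-2,2)}$.
\end{theorem}

The families $\mathcal F_{yz}$, which suggested the eigenvalue, are also extremal.

\begin{theorem}\label{thm:coclique}
Let $k\ge2$. The maximum cocliques of $P(k)$ are exactly the families $\mathcal F_{yz}$ of all partitions having two given points $y,z$ in a common cell.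
\end{theorem}

After recalling the representation theory that we use (Section~\ref{sec:facts}), we reduce the spectra of $A$ and $W$ to the numbers $\rho_{k,l}(\lambda)$ (Section~\ref{sec:reduction}) and compute these for three small shapes (Section~\ref{sec:small}). Section~\ref{sec:column} contains the main idea, an inequality relating the $k\times l$ grid to the $k\times(l-1)$ grid, and carries it out by hand for $P(3)$. The inequality has two terms, which are estimated in Sections~\ref{sec:depth2} and~\ref{sec:tworow}. Theorems~\ref{thm:main} and~\ref{thm:rect} are proved in Section~\ref{sec:proofs} and Theorem~\ref{thm:coclique} in Section~\ref{sec:cocliques}.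

\section{Representations of the symmetric group}\label{sec:facts}

All modules are real and carry an invariant inner product, so the adjoint of a group element $g$ is $g^{-1}$. The $K$-invariant vectors of a module $M$ form the subspace $M^K$. A permutation $g$ acts on functions by $(gF)(p)=F(g^{-1}p)$; in particular $e_K$ replaces a function by its averages over the $K$-orbits. The \emph{depth} of $\lambda\vdash n$ is $n-\lambda_1$, the number of boxes of the Young diagram below the first row. The partition $(n)$, of depth $0$, indexes the trivial module; all other partitions are called \emph{nontrivial}. The partitions of depth $1$ and $2$ are $(n-1,1)$, $(n-2,2)$ and $(n-2,1,1)$. We use the following standard facts, with $G=\mathrm{Sym}(n)$.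

\begin{itemize}
\item[(F1)] The modules $S^\lambda$, $\lambda\vdash n$, are the irreducible $G$-modules. They are absolutely irreducible, and the invariant inner product on $S^\lambda$ is unique up to a scalar; so norms of operators may be computed in any model of $S^\lambda$.
\item[(F2)] \emph{Branching rule.} The restriction of $S^\lambda$ to $\mathrm{Sym}(n-1)$ is the orthogonal sum of the modules $S^\mu$, where $\mu$ runs over the partitions obtained from $\lambda$ by removing one box; we write $\mu=\lambda-\square$. Removing a box lowers the depth by at most $1$.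
\item[(F3)] \emph{Contents.} The content of the box in row $a$ and column $a'$ is $a'-a$. The sum of all transpositions acts on $S^\lambda$ as the scalar equal to the sum of the contents of the boxes of $\lambda$.
\item[(F4)] \emph{Subsets.} For $j\le n/2$ the functions on $j$-subsets form the module $M_j\cong\bigoplus_{i=0}^jS^{(n-i,i)}$.
\item[(F5)] \emph{Functions on a coset space.} Let $K\le G$. For $\eta\in S^\lambda$ and $\xi\in(S^\lambda)^K$ define $\varphi_{\eta,\xi}(xK)=\langle\eta,x\xi\rangle$. The maps $\eta\otimes\xi\mapsto\varphi_{\eta,\xi}$ combine to an isomorphism of $G$-modules from $\bigoplus_\lambda S^\lambda\otimes(S^\lambda)^K$, with $G$ acting on the first factor, onto the functions on $G/K$. In particular $S^\lambda$ occurs $\dim(S^\lambda)^K$ times (Frobenius reciprocity).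
\item[(F6)] $S^{(n-2,1,1)}$ is the exterior square of $S^{(n-1,1)}$.
\end{itemize}

We record three consequences. First, $\dim M_j^K$ is the number of $K$-orbits on $j$-subsets, so by (F4)
\begin{equation}\label{eq:orbits}
\dim(S^{(n-j,j)})^K=\#\{K\text{-orbits on $j$-subsets}\}-\#\{K\text{-orbits on $(j-1)$-subsets}\}.
\end{equation}
Second, $M_k$ is the module of functions on $G/(\mathrm{Sym}(k)\times\mathrm{Sym}(n-k))$, so (F4) and (F5) give, for $k\le n-k$,
\begin{equation}\label{eq:young}
\dim(S^\lambda)^{\mathrm{Sym}(k)\times\mathrm{Sym}(n-k)}=\begin{cases}1&\text{if }\lambda=(n-j,j)\text{ with }0\le j\le k,\\0&\text{otherwise.}\end{cases}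
\end{equation}
Third, we have concrete models in depth $1$ and $2$. The module $S^{(n-1,1)}$ consists of the functions on points with sum $0$. For $n\ge4$, the module $S^{(n-2,2)}$ consists of the functions $F$ on pairs with $\sum_{y\ne x}F(\{x,y\})=0$ for every $x$, and it has dimension $\binom n2-\binom n1$. Indeed, the equivariant map $M_2\to M_1$ taking $F$ to these sums is onto, because its adjoint $s\mapsto(\{x,y\}\mapsto s_x+s_y)$ is injective; by (F4) its kernel is $S^{(n-2,2)}$. Finally, by (F6), $S^{(n-2,1,1)}$ consists of the antisymmetric functions $F(x,y)$ with $\sum_yF(x,y)=0$ for every $x$.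

\section{From the graph to two projections}\label{sec:reduction}

Let $P_0$ be the partition of the $k\times l$ grid into rows and $P_0'$ the partition into columns, and let $H$ and $H'$ be their stabilizers in $G$. The spectrum of $W$ is governed by $H$ and $H'$, while an induction on columns needs the product groups $R$ and $C$. The first lemma says that nothing is lost in passing from one pair to the other.

\begin{lemma}\label{lem:HH}
We have $e_He_{H'}=e_Re_C$. Consequently $\rho_{k,l}(\lambda)^2$ is the norm of $e_He_{H'}e_H$ on $S^\lambda$, and $\rho_{k,l}(\lambda)=0$ if $(S^\lambda)^H=0$.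
\end{lemma}

\begin{proof}
Let $\Sigma$ be the group permuting the rows as wholes and fixing each column, and let $\Sigma'$ be the group permuting the columns as wholes and fixing each row. Then $H=R\rtimes\Sigma$ and $H'=C\rtimes\Sigma'$, so $e_H=e_Re_\Sigma$ and $e_{H'}=e_{\Sigma'}e_C$. The groups $\Sigma$ and $\Sigma'$ commute elementwise, $\Sigma'\le R$ and $\Sigma\le C$. Therefore
\[ e_He_{H'}=e_Re_\Sigma e_{\Sigma'}e_C=(e_Re_{\Sigma'})(e_\Sigma e_C)=e_Re_C. \]
For $B=e_He_{H'}$ we have $BB^*=e_He_{H'}e_H$ and $\|BB^*\|=\|B\|^2$.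
\end{proof}

When $k=l$, let $\iota\in G$ be the reflection of the grid in its main diagonal. Then $\iota^2=1$, $\iota P_0=P_0'$ and $\iota H\iota=H'$.

\begin{lemma}\label{lem:blocks}
\emph{(a)} The eigenvalues of $WW^T/(d_1d_2)$ are those of the operators $e_He_{H'}e_H$ on the spaces $(S^\lambda)^H$, $\lambda\vdash n$, each repeated $\dim S^\lambda$ times.

\emph{(b)} Let $k=l$. The eigenvalues of $A/d$ are those of the self-adjoint operators $T_\lambda=e_H\iota e_H$ on the spaces $(S^\lambda)^H$, each repeated $\dim S^\lambda$ times, and $\|T_\lambda\|=\rho_{k,k}(\lambda)$.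
\end{lemma}

\begin{proof}
Identify $xP_0$ with $xH$ and $xP_0'$ with $xH'$. Every cell of a partition skew to $P_0$ contains one point of each row, so a suitable element of $R$ carries that partition to $P_0'$. Hence the partitions skew to $P_0$ form one orbit $HP_0'$, and as $h$ runs through $H$, the partition $xhP_0'$ runs through the partitions skew to $xP_0$, each equally often. For $\xi'\in(S^\lambda)^{H'}$ this gives
\[ \tfrac1{d_1}(W\varphi_{\eta,\xi'})(xH)=|H|^{-1}\sum_{h\in H}\langle\eta,xh\xi'\rangle=\langle\eta,xe_H\xi'\rangle , \]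
that is, $W\varphi_{\eta,\xi'}=d_1\varphi_{\eta,e_H\xi'}$. Exchanging rows and columns, $W^T\varphi_{\eta,\xi}=d_2\varphi_{\eta,e_{H'}\xi}$ for $\xi\in(S^\lambda)^H$. In the decomposition (F5), $WW^T$ therefore acts on $S^\lambda\otimes(S^\lambda)^H$ as $\mathrm{id}\otimes d_1d_2\,e_He_{H'}e_H$, which proves (a).

For $k=l$ the neighbors of $xP_0$ are the partitions $xh\iota P_0$, so the same computation gives $A\varphi_{\eta,\xi}=d\,\varphi_{\eta,e_H\iota\xi}$ for $\xi\in(S^\lambda)^H$, and $A/d$ acts on $S^\lambda\otimes(S^\lambda)^H$ as $\mathrm{id}\otimes T_\lambda$. The operator $T_\lambda$ is self-adjoint because $\iota^*=\iota^{-1}=\iota$. Its norm equals the norm of $e_H\iota e_H$ on $S^\lambda$, and since $\iota$ is orthogonal,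
\[ \|e_H\iota e_H\|=\|e_H\,\iota e_H\iota\|=\|e_He_{H'}\|=\rho_{k,k}(\lambda). \qedhere \]
\end{proof}

\section{Points, pairs and triples}\label{sec:small}

For the shapes $(n-j,j)$ with $j\le3$ the space of $H$-invariants has dimension at most $1$, and everything can be computed from functions on $j$-subsets.

\begin{lemma}\label{lem:pairs}
Let $k,l\ge2$. Then $\rho_{k,l}((n-1,1))=0$. The space $(S^{(n-2,2)})^H$ is one-dimensional and is spanned by the component $F_2$ in $S^{(n-2,2)}$ of the indicator $F$ of the pairs lying in one row. Moreover $\rho_{k,l}((n-2,2))^2=\frac1{kl}$, and if $k=l$ then $T_{(n-2,2)}$ is the scalar $-\frac1k$.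
\end{lemma}

\begin{proof}
The group $H$ has one orbit on points and two orbits on pairs (same row, different rows). By \eqref{eq:orbits}, $(S^{(n-1,1)})^H=0$ and $\dim(S^{(n-2,2)})^H=1$; the first gives $\rho_{k,l}((n-1,1))=0$ by Lemma~\ref{lem:HH}. The components of $F$ in the decomposition (F4) of $M_2$ are $H$-invariant, so $F=c+F_2$ with a constant $c$, and $F_2\ne0$ because $F$ is not constant.

Let $F'$ be the indicator of the pairs lying in one column. A random element of $C$ keeps such a pair in one column, hence in different rows, and it moves a pair from two different columns into one row with probability $\frac1k$. So $e_CF=\frac1k(1-F')$, and with rows and columns exchanged $e_RF'=\frac1l(1-F)$. Hence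
\[ e_Re_CF=\tfrac1k\big(1-\tfrac1l\big)+\tfrac1{kl}F . \]
By Lemma~\ref{lem:HH} the left side is $e_He_{H'}e_HF$. Taking components in $S^{(n-2,2)}$ gives $e_He_{H'}e_HF_2=\frac1{kl}F_2$. As $e_He_{H'}e_H$ vanishes on the orthogonal complement of $F_2$ in $S^{(n-2,2)}$, its norm is $\frac1{kl}$. If $k=l$, then $\iota F=F'$ and $e_H\iota F=e_He_RF'=\frac1k(1-F)$, so $T_{(n-2,2)}F_2=-\frac1kF_2$.
\end{proof}

\begin{lemma}\label{lem:triples}
Let $k=l\ge3$. Then $T_{(n-3,3)}$ is the scalar $2/k^2$ on a one-dimensional space. In particular $\rho_{3,3}((6,3))=\frac29<\frac13$.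
\end{lemma}

\begin{proof}
The group $H$ has three orbits on triples, given by the distribution over the rows: $3$, $2{+}1$, $1{+}1{+}1$. By \eqref{eq:orbits}, $\dim(S^{(n-3,3)})^H=3-2=1$. By (F4) and Lemma~\ref{lem:pairs}, the operator $e_H\iota$ on $M_3^H$ has the eigenvalues $1$, $-\frac1k$ and the scalar $T_{(n-3,3)}$. We compute its trace in the basis of orbit indicators. Applied to the indicator of a row type, $\iota$ gives the indicator of the same column type; so the diagonal entry at a type is the fraction of triples of that row type which also have that column type. Three points in one row lie in three columns, so the entry for type $3$ is $0$. For type $2{+}1$, the third point shares a column with one of the two others with probability $\frac2k$. For type $1{+}1{+}1$ the three columns are independent and uniform, and they are distinct with probability $\frac{(k-1)(k-2)}{k^2}$. The trace is $\frac2k+1-\frac3k+\frac2{k^2}=1-\frac1k+\frac2{k^2}$, and the claim follows.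
\end{proof}

\section{Removing a column}\label{sec:column}

For general $\lambda$ the spaces of invariants are large and no direct computation is available, so we compare the grid with a smaller one. Reflecting the grid exchanges $R$ and $C$, and $\|e_Re_C\|=\|e_Ce_R\|$, so $\rho_{k,l}=\rho_{l,k}$. From now on $l\le k$. The definition of $\rho_{k,l}$ makes sense for $l=1$, where $C=\mathrm{Sym}(k)$ and $\rho_{k,1}(\mu)=0$ for all nontrivial $\mu$.

Let $2\le l\le k$, let $b$ be a column, $b^c$ its complement, and
\[ N=|b^c|=k(l-1)\ge k,\qquad e=e_{\mathrm{Sym}(b)},\qquad e'=e_{\mathrm{Sym}(b^c)}. \]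
The operators $e$ and $e'$ are commuting orthogonal projections. A $C$-invariant vector $w$ satisfies $ew=w$, so a row-invariant vector $v$ interacts with $w$ only through $ev$. Two quantities enter. The first is
\[ p(\lambda)=\max\{\|ev\|^2:\ v\in(S^\lambda)^R,\ \|v\|\le1\}, \]
the part of a row-invariant vector that survives symmetrizing one column. The second controls the part of $ev$ that is invariant under all of $\mathrm{Sym}(b^c)$, about which the smaller grid says nothing. For $0\le j\le k$ let $u_j$ be a unit vector spanning the $\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$-invariants of $S^{(n-j,j)}$, which exists by \eqref{eq:young}, and put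
\[ r_j=\|e_Ru_j\|^2. \]
Let $r(\lambda)=r_j$ if $\lambda=(n-j,j)$ with $0\le j\le k$, and $r(\lambda)=0$ otherwise.

\begin{proposition}\label{prop:column}
Let $2\le l\le k$, and let $t\in[0,1]$ satisfy $\rho_{k,l-1}(\mu)^2\le t$ for all nontrivial $\mu\vdash N$. Then for every $\lambda\vdash n$
\[ \rho_{k,l}(\lambda)^2\le t\,p(\lambda)+(1-t)\,r(\lambda). \]
\end{proposition}

\begin{proof}
Let $v\in(S^\lambda)^R$ and $w\in(S^\lambda)^C$ be unit vectors; if there are none, $\rho_{k,l}(\lambda)=0$. Let $R'$ and $C'$ be the row and column groups of the $k\times(l-1)$ grid $b^c$, so that $R'\le R$ and $C=\mathrm{Sym}(b)\times C'$. Since $ew=w$,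
\[ \langle v,w\rangle=\langle ev,w\rangle=\langle e'ev,e'w\rangle+\langle(1-e')ev,(1-e')w\rangle . \]
The vector $\tilde v=(1-e')ev$ is $R'$-invariant, because $v$ is $R'$-invariant and every element of $R'\le\mathrm{Sym}(b^c)$ commutes with $e$ and $e'$. For the same reason $\tilde w=(1-e')w$ is $C'$-invariant. Both vectors lie in the kernel of $e'$, which is an orthogonal sum of irreducible $\mathrm{Sym}(b^c)$-modules $V_i\cong S^{\mu_i}$ with nontrivial $\mu_i\vdash N$. The projections onto the $V_i$ are $\mathrm{Sym}(b^c)$-equivariant, so the components $\tilde v_i$ and $\tilde w_i$ are $R'$-invariant and $C'$-invariant, respectively. Hence $|\langle\tilde v_i,\tilde w_i\rangle|\le\sqrt t\,\|\tilde v_i\|\|\tilde w_i\|$, and summing with the Cauchy--Schwarz inequality gives $|\langle\tilde v,\tilde w\rangle|\le\sqrt t\,\|\tilde v\|\|\tilde w\|$. A second application, with $\|e'w\|^2+\|\tilde w\|^2=1$, yields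
\[ \langle v,w\rangle^2\le\|e'ev\|^2+t\|\tilde v\|^2=\|e'ev\|^2+t\big(\|ev\|^2-\|e'ev\|^2\big)=t\|ev\|^2+(1-t)\|e'ev\|^2. \]
Here $\|ev\|^2\le p(\lambda)$. The operator $e'e$ is the projection onto the $\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$-invariants. By \eqref{eq:young}, $e'ev=0$ unless $\lambda=(n-j,j)$ with $j\le k$, and in that case $\|e'ev\|^2=\langle v,u_j\rangle^2=\langle v,e_Ru_j\rangle^2\le r_j$.
\end{proof}

To bound $p(\lambda)$ for all $\lambda$ at once we use the branching rule: deleting points lowers the depth until an explicit model is available. Deleting points destroys the rectangle, so we allow rows of unequal length. A \emph{board} $B$ consists of $k$ rows of lengths $l_1,\dots,l_k\ge1$ and a distinguished set $b$ containing one point of each row. Let $R_B$ be the product of the symmetric groups on the rows, $e=e_{\mathrm{Sym}(b)}$ and $m_i=l_i-1$. For $\lambda\vdash|B|$ let $p_B(\lambda)$ be the maximum of $\|ev\|^2$ over $R_B$-invariant $v\in S^\lambda$ with $\|v\|\le1$. For the grid with $b$ a column, $p_B=p$.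

\begin{lemma}\label{lem:delete}
If $x\in B\setminus b$, then $p_B(\lambda)\le\max_{\mu=\lambda-\square}p_{B-x}(\mu)$.
\end{lemma}

\begin{proof}
Restrict $S^\lambda$ to $\mathrm{Sym}(B-x)$ and write $v=\sum_\mu v_\mu$ according to (F2). Since $R_{B-x}\le R_B$, each $v_\mu$ is $R_{B-x}$-invariant. Since $x\notin b$, the element $e$ lies in the group algebra of $\mathrm{Sym}(B-x)$ and preserves each summand. So $\|ev\|^2=\sum_\mu\|ev_\mu\|^2\le\sum_\mu p_{B-x}(\mu)\|v_\mu\|^2$.
\end{proof}

\begin{lemma}\label{lem:depth1}
If $L=\max_il_i$ and $\lambda\vdash|B|$ is nontrivial, then $p_B(\lambda)\le1-\frac1L$.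
\end{lemma}

\begin{proof}
We use induction on $|B|$. If $L=1$, then $B=b$ and $e=0$ on $S^\lambda$. Let $L\ge2$. If $\lambda$ has depth at least $2$, apply Lemma~\ref{lem:delete} with any $x\in B\setminus b$: all $\lambda-\square$ are nontrivial, and the maximal row length does not increase. If $\lambda$ has depth $1$, then $v$ is a function on $B$ that takes a value $f_i$ on row $i$, with $\sum_il_if_i=0$. The function $ev$ agrees with $v$ outside $b$ and equals $\frac1k\sum_if_i$ on $b$. Therefore
\[ \|v\|^2-\|ev\|^2=\sum_if_i^2-\tfrac1k\Big(\sum_if_i\Big)^2=\min_c\sum_i(f_i-c)^2\ge\tfrac1L\min_c\sum_il_i(f_i-c)^2=\tfrac1L\|v\|^2, \]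
where the last minimum is attained at $c=0$ because $\sum_il_if_i=0$.
\end{proof}

\begin{example}[the graph $P(3)$]\label{ex:three}
These tools already give the least eigenvalue of $P(3)$. Start with the $3\times2$ grid. Here $C=\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$, so by \eqref{eq:young} the only nontrivial shapes with $C$-invariant vectors are $(5,1)$, $(4,2)$, $(3,3)$. Lemma~\ref{lem:pairs} gives $\rho_{3,2}^2=0$ and $\frac16$ for the first two. For the third, $H$ has two orbits on triples (row types $2{+}1$ and $1{+}1{+}1$) and two on pairs, so $(S^{(3,3)})^H=0$ and $\rho_{3,2}((3,3))=0$. Now add a column. We may take $t=\frac16$ in Proposition~\ref{prop:column}, and $p(\lambda)\le\frac23$ by Lemma~\ref{lem:depth1}. If $\lambda\vdash9$ is not one of $(9)$, $(8,1)$, $(7,2)$, $(6,3)$, then $r(\lambda)=0$ and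
\[ \rho_{3,3}(\lambda)^2\le\tfrac16\cdot\tfrac23=\tfrac19 . \]
For $(8,1)$, $(7,2)$, $(6,3)$, Section~\ref{sec:small} gives $\rho_{3,3}^2=0,\ \frac19,\ \frac4{81}$. By Lemma~\ref{lem:blocks}, all eigenvalues of $P(3)$ other than the eigenvalue $36$ of the constant functions lie in $[-12,12]$, and $-12$ occurs.
\end{example}

The example shows why the bound $\frac1{kl}$ fits the induction, and also what is missing. For $l\ge3$ the induction hypothesis allows $t=\frac1N$, and $\frac1{kl}=\frac1N(1-\frac1l)$. So Proposition~\ref{prop:column} gives $\rho_{k,l}(\lambda)^2<\frac1{kl}$ as soon as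
\begin{equation}\label{eq:target}
p(\lambda)+(N-1)\,r(\lambda)<1-\tfrac1l .
\end{equation}
Lemma~\ref{lem:depth1} gives $p(\lambda)\le1-\frac1l$, which uses up the whole budget: it yields neither the strict inequality, on which the multiplicity depends, nor room for the term $(N-1)r_j$. The lemma cannot be improved in depth $1$, since its proof has equality when all rows have length $L$. We therefore need a better bound $p(\lambda)\le1-\eta$ with $\eta>\frac1l$ in depth at least $2$, and then the estimate $(N-1)r_j<\eta-\frac1l$.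

\section{A gain in depth at least two}\label{sec:depth2}

\begin{lemma}\label{lem:depth2}
Let $k\ge3$ and $l\ge3$, let $B$ be the $k\times l$ grid with $b$ a column, and let $\lambda$ have depth at least $2$. Then $p_B(\lambda)\le1-\eta$, where $\eta=\frac{32}{81}$ if $l=3$ and $\eta=\frac1{l-1}$ if $l\ge4$. In both cases $\eta>\frac1l$.
\end{lemma}

The plan is to delete one point from each row in turn. If the depth is still at least $2$ after all rows have been shortened, Lemma~\ref{lem:depth1} applies with $L=l-1$ and gives the loss $\frac1{l-1}$. Otherwise we stop when the depth reaches $2$ and compute in the explicit models; the loss there turns out to be at least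
\[ \kappa=\frac{2(l-1)}{l^2}\,a,\qquad a=1-\frac1{l^2}\ge\frac89 , \]
which is about twice the loss in depth $1$.

\begin{proof}
First, $\eta=\min(\kappa,\frac1{l-1})$. For $l=3$ we have $\kappa=\frac{32}{81}<\frac12$. For $l\ge4$ and $x=\frac1l$, the inequality $\kappa\ge\frac1{l-1}$ is equivalent to $2(1-x)^3(1+x)\ge1$; the left side has derivative $-4(1-x)^2(1+2x)\le0$ on $[0,1]$ and equals $\frac{270}{256}$ at $x=\frac14$. Also $\frac{32}{81}>\frac{27}{81}=\frac13$.

Let $B=B_0\supset B_1\supset\dots\supset B_k$, where $B_{s+1}$ arises from $B_s$ by deleting a point outside $b$ from a row of length $l$. Thus $B_s$ has $s$ \emph{short} rows, of length $l-1$, and $k-s$ \emph{long} rows, of length $l$. We show by descending induction on $s$ that $p_{B_s}(\mu)\le1-\eta$ whenever $\mu$ has depth at least $2$. For $s=k$ this follows from Lemma~\ref{lem:depth1} with $L=l-1$. For $s<k$ and depth at least $3$ it follows from Lemma~\ref{lem:delete} and the case $s+1$. It remains to treat $s\le k-1$ and $\mu=(\nu-2,2)$ or $\mu=(\nu-2,1,1)$, where $\nu=|B_s|\ge6$.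 We prove $p_{B_s}(\mu)\le1-\kappa$ in these cases.

\emph{The model.} In both cases a vector of $S^\mu$ is a function $F(x,y)$ on ordered pairs of distinct points with $\sum_{y\ne x}F(x,y)=0$ for all $x$; it is symmetric for $(\nu-2,2)$ and antisymmetric for $(\nu-2,1,1)$. Take $\|F\|^2=\frac12\sum_{x\ne y}F(x,y)^2$. Invariance under the row group means that $F(x,y)=F_{ii'}$ depends only on the rows $i\ni x$ and $i'\ni y$; the case $i=i'$ occurs for every row, since all rows have length at least $2$. We have $F_{ii'}^2=F_{i'i}^2$, and $F_{ii}=0$ in the antisymmetric case. Thus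
\begin{equation}\label{eq:normF}
\|F\|^2=\sum_{i<i'}l_il_{i'}F_{ii'}^2+\sum_i\frac{l_im_i}2F_{ii}^2 .
\end{equation}
The condition at a point $x$ of row $i$ reads $\sum_{i'\ne i}l_{i'}F_{ii'}+(l_i-1)F_{ii}=0$, that is,
\begin{equation}\label{eq:rowsum}
\sum_{i'}l_{i'}F_{ii'}=F_{ii}.
\end{equation}

\emph{The loss.} The projection $e$ averages $F$ over the $\mathrm{Sym}(b)$-orbits on ordered pairs, and an orbit $O$ contributes $\frac12\big[\sum_OF^2-|O|^{-1}(\sum_OF)^2\big]\ge0$ to $\|F\|^2-\|eF\|^2$. We keep only the orbits $\{(y,z):z\in b\}$ and $\{(z,y):z\in b\}$ with $y\notin b$. If $y$ lies in row $i$, then $F$ takes on these orbits the values $F_{ii'}$ and $\pm F_{ii'}$, $1\le i'\le k$. Row $i$ contains $m_i$ such points $y$, so with $\sigma_i=\sum_{i'}F_{ii'}$ (the term $i'=i$ included)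
\begin{equation}\label{eq:loss}
\|F\|^2-\|eF\|^2\ge\sum_im_i\Gamma_i,\qquad\Gamma_i=\sum_{i'}F_{ii'}^2-\tfrac1k\sigma_i^2 .
\end{equation}

\emph{The mean $\sigma_i$ is small.} Because the rows have nearly equal lengths, \eqref{eq:rowsum} almost says $\sigma_i=0$. Precisely, $l=l_{i'}$ for long and $l=l_{i'}+1$ for short rows, so
\[ l\sigma_i=F_{ii}+\sum_{i'\ \mathrm{short}}F_{ii'} . \]
If row $i$ is long, the coefficients on the right are $s+1$ ones. If it is short, they are a $2$, at $F_{ii}$, and $s-1$ ones. By the Cauchy--Schwarz inequality, $l^2\sigma_i^2$ is at most $(s+1)\sum_{i'}F_{ii'}^2$ in the long case and at most $(s+3)\sum_{i'}F_{ii'}^2$ in the short case. Since $s\le k-1$ and $k\ge3$, we have $\frac{s+1}k\le1$ and $\frac{s+3}k\le\frac{k+2}k\le\frac53$. So $\Gamma_i\ge\omega_i\sum_{i'}F_{ii'}^2$, where $\omega_i=a$ for long rows and $\omega_i=a-\frac2{3l^2}=1-\frac5{3l^2}$ for short rows, and \eqref{eq:loss} gives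
\[ \|F\|^2-\|eF\|^2\ge\sum_{i<i'}(m_i\omega_i+m_{i'}\omega_{i'})F_{ii'}^2+\sum_im_i\omega_iF_{ii}^2 . \]

\emph{Comparison with \eqref{eq:normF}.} We show that each coefficient is at least $\kappa$ times the corresponding coefficient in \eqref{eq:normF}.
\begin{itemize}
\item Two long rows: the ratio is $\frac{2(l-1)a}{l^2}=\kappa$.
\item A long and a short row: using $(2l-3)l-2(l-1)^2=l-2$,
\[ \frac{(2l-3)a-\frac{2(l-2)}{3l^2}}{l(l-1)}-\kappa=\frac{l-2}{l^2(l-1)}\Big[a-\frac2{3l}\Big]\ge0 . \]
\item Two short rows: using $(l-2)l^2-(l-1)^3=l^2-3l+1$,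
\[ \frac{2(l-2)\big(a-\frac2{3l^2}\big)}{(l-1)^2}-\kappa=\frac2{l^2(l-1)^2}\Big[(l^2-3l+1)a-\frac{2(l-2)}3\Big]. \]
Since $l^2-3l+1-(l-2)=(l-1)(l-3)\ge0$, the bracket is at least $(l-2)(a-\frac23)>0$.
\item Diagonal terms: the ratio is $2\omega_i/l_i$. For a long row it is $\frac{2a}l\ge\kappa$. For a short row it is $\frac2{l-1}(1-\frac5{3l^2})\ge\frac2l\ge\kappa$, where the first inequality is equivalent to $1\ge\frac5{3l}$.
\end{itemize}
Hence $\|eF\|^2\le(1-\kappa)\|F\|^2$, and $p_{B_s}(\mu)\le1-\kappa\le1-\eta$.
\end{proof}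

\section{Two-row shapes}\label{sec:tworow}

Throughout this section $2\le l\le k$, $n=kl$, $N=n-k$, and
\[ q=1-\tfrac1l,\qquad\delta=2q-1=1-\tfrac2l\ge0, \]
so that $N=nq$. We first find a closed formula for $r_j$. It is an alternating sum with large terms, unsuitable for estimates, so we then convert it into a three-term recurrence in $j$ whose coefficients are nonnegative and small.

\begin{lemma}\label{lem:formula}
For $0\le j\le k$,
\[ r_j=\sum_{t=0}^j(-1)^t\binom jt\binom{n+1-j}t\binom Nt^{-1}q^t . \]
In particular $r_0=1$ and $r_1=0$.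
\end{lemma}

\begin{proof}
Let $u=u_j$ and $\varphi(g)=\langle u,gu\rangle$, so that $r_j=\langle u,e_Ru\rangle$ is the average of $\varphi$ over $R$. The function $\varphi$ is invariant under $\mathrm{Sym}(b)\times\mathrm{Sym}(b^c)$ on both sides, so it depends only on $x=|b\setminus gb|$, which takes all values $0,\dots,k$ because $N\ge k$. We write $\varphi(x)$; then $\varphi(0)=1$.

\emph{A difference equation.} The contents of $(n-j,j)$ add up to $\frac{(n-j)(n-j-1)}2+\frac{j(j-3)}2$. Subtracting the number $\binom n2$ of transpositions, (F3) shows that $\sum_\tau(\tau-1)$ acts on $S^{(n-j,j)}$ as $-j(n+1-j)$. Hence $\sum_\tau[\varphi(\tau g)-\varphi(g)]=-j(n+1-j)\varphi(g)$. A transposition changes the set $gb$ only if it exchanges a point of $gb$ with a point outside. It raises $x$ by one if it exchanges one of the $k-x$ points of $b\cap gb$ with one of the $N-x$ points outside $b\cup gb$. It lowers $x$ by one if it exchanges one of the $x$ points of $gb\setminus b$ with one of the $x$ points of $b\setminus gb$. Otherwise $x$ is unchanged. So for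 $x=0,\dots,k$
\begin{equation}\label{eq:diff}
(\mathcal L\varphi)(x):=(k-x)(N-x)[\varphi(x+1)-\varphi(x)]+x^2[\varphi(x-1)-\varphi(x)]=-j(n+1-j)\varphi(x).
\end{equation}
The values $\varphi(-1)$ and $\varphi(k+1)$ have coefficient $0$ and may be chosen freely.

\emph{Solving it.} We expand in the polynomials $\binom xt$, because $\mathcal L$ is triangular in this basis and their expectations under a binomial distribution are simple. From $\binom{x+1}t-\binom xt=\binom x{t-1}$ and $x\binom{x-1}{t-1}=t\binom xt$ we get $\mathcal L\binom xt=(k-x)(N-x)\binom x{t-1}-tx\binom xt$. Put $z=x-t+1$. Then $z\binom x{t-1}=t\binom xt$ and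
\[ (k-x)(N-x)=(k-t+1)(N-t+1)-(n-2t+2)z+z^2 . \]
The coefficient of $\binom xt$ in $\mathcal L\binom xt$ is therefore $-t(n-2t+2)+t(x-t+1)-tx=-t(n+1-t)$, and
\[ \mathcal L\tbinom xt=(k-t+1)(N-t+1)\tbinom x{t-1}-t(n+1-t)\tbinom xt . \]
The functions $\binom x0,\dots,\binom xk$ form a basis of the functions on $\{0,\dots,k\}$. Write $\varphi=\sum_{t=0}^k\alpha_t\binom xt$. Then $\alpha_0=\varphi(0)=1$, and comparing coefficients of $\binom xt$ in \eqref{eq:diff} for $t\le k-1$ gives
\[ (k-t)(N-t)\alpha_{t+1}=[t(n+1-t)-j(n+1-j)]\alpha_t=-(j-t)(n+1-j-t)\alpha_t . \]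
Hence $\alpha_t=(-1)^t\binom jt\binom{n+1-j}t\big/\big(\binom kt\binom Nt\big)$.

\emph{Averaging.} For a uniformly random $g\in R$ the set $gb$ contains one uniformly random point of each row, independently, and this point lies outside $b$ with probability $q$. So $x$ is binomially distributed with parameters $k$ and $q$, and the expectation of $\binom xt$ is $\binom ktq^t$. This gives the formula, and $r_1=1-nq/N=0$.
\end{proof}

\begin{lemma}\label{lem:recurrence}
For $1\le j\le k-1$ we have $r_{j+1}=\beta_jr_j+\gamma_jr_{j-1}$, where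
\[ \beta_j=\frac{2j\delta\,(n+1-2j)}{(n+2-2j)(N-j)},\qquad\gamma_j=\frac{j(k+1-j)(n-2j)}{(n+2-2j)(n+1-j)(N-j)} . \]
\end{lemma}

\begin{proof}
Let $r_j(y)$ be the polynomial obtained from the formula of Lemma~\ref{lem:formula} by replacing $q$ with a variable $y$, keeping $n,N,k$ fixed. Put
\[ a_j=\frac{(n+1-j)(N-j)}{(n+1-2j)(n-2j)},\qquad c_j=\frac{j(k+1-j)}{(n+2-2j)(n+1-2j)} . \]
All factors are positive, since $1\le j\le k-1$, $n\ge2k$ and $N\ge k$. We claim that
\begin{equation}\label{eq:poly}
a_j\,(r_{j+1}(y)-r_j(y))+c_j\,(r_j(y)-r_{j-1}(y))=-y\,r_j(y).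
\end{equation}
Write $z^{\underline t}=z(z-1)\cdots(z-t+1)$. The coefficient of $y^t$ in $r_j(y)$ is $(-1)^tj^{\underline t}(n+1-j)^{\underline t}\big/\big(t!^2\binom Nt\big)$ for $0\le t\le k$. The constant terms in \eqref{eq:poly} vanish on both sides. For $1\le t\le k$,
\begin{align*}
&(j+1)^{\underline t}(n-j)^{\underline t}-j^{\underline t}(n+1-j)^{\underline t}\\
&\qquad=j^{\underline{t-1}}(n-j)^{\underline{t-1}}\big[(j+1)(n+1-j-t)-(j+1-t)(n+1-j)\big]=t(n-2j)\,j^{\underline{t-1}}(n-j)^{\underline{t-1}},
\end{align*}
and with $j-1$ in place of $j$ the difference is $t(n+2-2j)(j-1)^{\underline{t-1}}(n+1-j)^{\underline{t-1}}$. Multiply by $a_j$ and $c_j$, and use $(n+1-j)(n-j)^{\underline{t-1}}=(n+1-j)^{\underline{t-1}}(n+2-j-t)$ and $j(j-1)^{\underline{t-1}}=j^{\underline{t-1}}(j+1-t)$. We find that $(-1)^tt!^2\binom Nt$ times the coefficient of $y^t$ on the left of \eqref{eq:poly} is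
\[ \frac{t\,j^{\underline{t-1}}(n+1-j)^{\underline{t-1}}}{n+1-2j}\,\big[(N-j)(n+2-j-t)+(k+1-j)(j+1-t)\big]. \]
Substitute $k=n-N$. The bracket is linear in $N$, with slope $(n+2-j-t)-(j+1-t)=n+1-2j$ and constant term $-j(n+2-j-t)+(n+1-j)(j+1-t)=(1-t)(n+1-2j)$. So the bracket equals $(N+1-t)(n+1-2j)$. Since $t!^2\binom Nt=t(N+1-t)\,(t-1)!^2\binom N{t-1}$, the coefficient of $y^t$ on the left is $(-1)^tj^{\underline{t-1}}(n+1-j)^{\underline{t-1}}\big/\big((t-1)!^2\binom N{t-1}\big)$, which is the coefficient of $y^t$ in $-yr_j(y)$. This proves \eqref{eq:poly}.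

At $y=q$, \eqref{eq:poly} reads $a_jr_{j+1}=(a_j-c_j-q)r_j+c_jr_{j-1}$, and $c_j/a_j=\gamma_j$. It remains to simplify $a_j-c_j-q$; this is where $N=nq$ is used. Let $M=n-2j$. Then $N-j=qM+\delta j$, $k-j=(1-q)M-\delta j$ and $n+1-j=M+1+j$, so
\begin{align*}
&(a_j-c_j-q)\,M(M+1)(M+2)\\
&\qquad=(M+1+j)(qM+\delta j)(M+2)-jM\big((1-q)M-\delta j+1\big)-qM(M+1)(M+2).
\end{align*}
Since $(M+1+j)(qM+\delta j)=qM(M+1)+j[(M+1)\delta+qM+\delta j]$, the last term cancels, and the right side is $j$ times
\begin{align*}
&(M+2)[(M+1)\delta+qM+\delta j]-(1-q)M^2+\delta jM-M\\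
&\qquad=\delta(M+1)(M+2)+(2q-1)(M^2+M)+2\delta j(M+1)=2\delta(M+1)(M+1+j).
\end{align*}
Thus $a_j-c_j-q=\frac{2j\delta(n+1-j)}{(n-2j)(n+2-2j)}$, and dividing by $a_j$ gives $\beta_j$.
\end{proof}

\begin{lemma}\label{lem:estimate}
\emph{(i)} If $l=2$, then $r_2=\frac1{2k}$ and $r_j<\frac1{2k}$ for $3\le j\le k$.

\emph{(ii)} If $3\le l\le k$, $k\ge4$ and $3\le j\le k$, then $(N-1)r_j<\eta-\frac1l$, with $\eta$ as in Lemma~\ref{lem:depth2}.
\end{lemma}

\begin{proof}
From $r_0=1$ and $r_1=0$ we get $r_2=\gamma_1=\frac{k(n-2)}{n^2(N-1)}=\frac{n-2}{nl(N-1)}$.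

(i) Here $\delta=0$, $n=2k$ and $N=k$. So $r_2=\frac1{2k}$ and $r_{j+1}=\gamma_jr_{j-1}$ with $\gamma_j=\frac j{2k+1-j}\in(0,1)$ for $1\le j\le k-1$. The $r_j$ with odd $j$ vanish, and those with even $j$ strictly decrease.

(ii) Put $Y_j=(N-1)r_j\ge0$. The $Y_j$ satisfy the same recurrence, $Y_1=0$, and $Y_2=\frac{n-2}{nl}<\frac1l$. Dropping the factors $\frac{n+1-2j}{n+2-2j}$ and $\frac{n-2j}{n+2-2j}$, which are less than $1$, gives for $1\le j\le k-1$
\begin{equation}\label{eq:crude}
0\le\beta_j<\frac{2j\delta}{N-j},\qquad0\le\gamma_j<\frac{j(k+1-j)}{(n+1-j)(N-j)} .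
\end{equation}
As $N-j\ge k(l-2)+1$, we get $\beta_j<\frac{2(k-1)(l-2)}{l(k(l-2)+1)}<\frac2l$. As $l\ge3$, we have $n+1-j\ge2k+2$ and $N-j\ge k+1$, so $\gamma_j<\frac{(k+1)^2/4}{(2k+2)(k+1)}=\frac18$. Thus $\beta_j+\gamma_j<\frac23+\frac18<1$ and $Y_{j+1}\le\max(Y_j,Y_{j-1})$. It suffices to bound $Y_3=\beta_2Y_2$ and $Y_4=\beta_3Y_3+\gamma_3Y_2$.

\emph{The case $l=3$.} Here $n=3k$, $N=2k$, $\delta=\frac13$ and $\eta-\frac1l=\frac5{81}$. We have
\begin{equation}\label{eq:Y3}
Y_3=\frac{4(n-3)}{3(n-2)(2k-2)}\cdot\frac{n-2}{3n}=\frac2{9k}\le\frac1{18}<\frac5{81}.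
\end{equation}
Further $\beta_3<\frac2{2k-3}$ by \eqref{eq:crude}, and since $3(k-2)=n-6$,
\[ \gamma_3Y_2=\frac{(n-6)^2}{(n-4)(n-2)(2k-3)}\cdot\frac{n-2}{3n}=\frac{(n-6)^2}{3n(n-4)(2k-3)} . \]
For $k=4$ this gives $Y_4<\frac25\cdot\frac1{18}+\frac1{40}=\frac{17}{360}<\frac5{81}$. For $k\ge5$, using $(n-6)^2<n(n-4)$, it gives $Y_4<\frac27\cdot\frac2{45}+\frac1{21}=\frac{19}{315}<\frac5{81}$.

\emph{The case $l\ge4$.} Here $\eta-\frac1l=\varepsilon:=\frac1{l(l-1)}$. Since $k\ge l$, we have $N-2\ge l(l-1)-2=(l-2)(l+1)$, so $\beta_2<\frac{4\delta}{N-2}\le\frac4{l(l+1)}$ and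
\[ Y_3<\frac4{l^2(l+1)}=\frac{4(l-1)}{l(l+1)}\,\varepsilon\le\frac35\,\varepsilon ; \]
the last inequality is equivalent to $(3l-5)(l-4)\ge0$. Next, $\beta_3<\frac2l\le\frac12$. From $\frac{k-2}{kl-2}<\frac1l$ and $N-3\ge(k-1)(l-1)$ we get $\gamma_3<\frac{3(k-2)}{(n-2)(N-3)}<\frac3{l(k-1)(l-1)}$, hence $\gamma_3Y_2<\frac3{l(k-1)}\,\varepsilon\le\frac14\varepsilon$. So $Y_4<(\frac3{10}+\frac14)\varepsilon<\varepsilon$.
\end{proof}

\begin{remark}
The hypothesis $k\ge4$ in (ii) cannot be dropped. The identity $Y_3=\frac2{9k}$ in \eqref{eq:Y3} also holds for $k=l=3$, where it gives $Y_3=\frac6{81}>\frac5{81}$. This is why the shape $(6,3)$ was computed directly in Lemma~\ref{lem:triples}.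
\end{remark}

\section{Proofs of Theorems \ref{thm:main} and \ref{thm:rect}}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:rect}]
We may assume $l\le k$. Fix $k\ge2$ and use induction on $l$, $2\le l\le k$. The shapes $(n-1,1)$ and $(n-2,2)$ are settled by Lemma~\ref{lem:pairs}. Let $\lambda\ne(n-2,2)$ have depth at least $2$. Then either $r(\lambda)=0$, or $\lambda=(n-j,j)$ with $3\le j\le k$.

Let $l=2$. Since $\rho_{k,1}$ vanishes on nontrivial shapes, Proposition~\ref{prop:column} applies with $t=0$ and gives $\rho_{k,2}(\lambda)^2\le r(\lambda)<\frac1{2k}$ by Lemma~\ref{lem:estimate}(i).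

Let $l\ge3$, so that $k\ge3$. By the induction hypothesis, $\rho_{k,l-1}(\mu)^2\le\frac1{k(l-1)}=\frac1N$ for all nontrivial $\mu$, so it suffices to verify \eqref{eq:target}. Lemma~\ref{lem:depth2} gives $p(\lambda)\le1-\eta$. If $r(\lambda)=0$, then \eqref{eq:target} holds because $\eta>\frac1l$. If $\lambda=(n-j,j)$ with $3\le j\le k$ and $k\ge4$, it holds by Lemma~\ref{lem:estimate}(ii). The only remaining case is $k=l=3$, $\lambda=(6,3)$, where $\rho_{3,3}(\lambda)^2=\frac4{81}<\frac19$ by Lemma~\ref{lem:triples}. This completes the induction.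

For the matrix form, the squared singular values of $W$ are the eigenvalues of $WW^T$. By Lemmas~\ref{lem:HH} and~\ref{lem:blocks}(a), those coming from $\lambda$ are at most $d_1d_2\,\rho_{k,l}(\lambda)^2$, with equality for the largest if $(S^\lambda)^H\ne0$. The shape $(n)$ contributes $d_1d_2$ once. The shape $(n-2,2)$ contributes $d_1d_2/(kl)$ exactly $\dim S^{(n-2,2)}$ times, by Lemma~\ref{lem:pairs}. So the statement about $W$ holds if and only if all other shapes contribute only smaller values, that is, if and only if $\rho_{k,l}(\lambda)^2<\frac1{kl}$ for them.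
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Lemma~\ref{lem:blocks}(b), the eigenvalues of $A/d$ are those of the $T_\lambda$, each repeated $\dim S^\lambda$ times. The shape $(n)$ gives $1$ once. By Lemma~\ref{lem:pairs}, the shape $(n-2,2)$ gives $-\frac1k$ with multiplicity $\dim S^{(n-2,2)}=\binom n2-\binom n1$. For every other $\lambda$, Theorem~\ref{thm:rect} gives $\|T_\lambda\|=\rho_{k,k}(\lambda)<\frac1k$.
\end{proof}

\section{Maximum cocliques}\label{sec:cocliques}

Let $\mathcal P$ be the vertex set of $P(k)$ and $V=\{1,\dots,n\}$, $n=k^2$. The proof of Theorem~\ref{thm:coclique} has two parts. An eigenvalue bound shows that the indicator of a maximum coclique is a constant plus an eigenfunction for $-d/k$. Such eigenfunctions come from weights on pairs of points, and we then determine the weights for which the function takes only the values $0$ and $1$.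

\subsection*{The eigenvalue bound}
The coclique $\mathcal F_{yz}$ has density $\frac{k-1}{k^2-1}=\frac1{k+1}$ in $\mathcal P$, since by symmetry each of the $k^2-1$ points other than $y$ is equally likely to be one of the $k-1$ cellmates of $y$. Let $\mathcal F$ be a nonempty coclique with indicator $f$ and density $\alpha$, and write $f=\alpha+f'$ with $f'$ orthogonal to the constants. Then $\|f'\|^2=(\alpha-\alpha^2)|\mathcal P|$, and by Theorem~\ref{thm:main}
\[ 0=\langle f,Af\rangle=d\alpha^2|\mathcal P|+\langle f',Af'\rangle\ge d\alpha^2|\mathcal P|-\tfrac dk(\alpha-\alpha^2)|\mathcal P| . \]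
Hence $\alpha\le\frac1{k+1}$, the families $\mathcal F_{yz}$ are maximum cocliques, and equality forces $f'$ to lie in the eigenspace $E$ for $-d/k$. For $k=2$ the maximum cocliques of the triangle are its single vertices, and these are the families $\mathcal F_{yz}$. From now on let $k\ge3$ and $\alpha=\frac1{k+1}$, and put $m=n-2\ge7$.

\subsection*{Weights on pairs}
For a function $w$ on pairs, written $w_{ij}=w_{ji}$, let $\Phi w(P)$ be the sum of $w_{ij}$ over the pairs $\{i,j\}$ contained in a cell of $P$. The map $\Phi$ is equivariant. With $F$ and $F_2$ as in Lemma~\ref{lem:pairs}, $\Phi F_2(P_0)=\langle F_2,F\rangle=\|F_2\|^2>0$, so $\Phi$ is nonzero on $S^{(n-2,2)}$ and maps it onto a copy of itself. By (F5) and Lemma~\ref{lem:pairs} there is only one such copy among the functions on $\mathcal P$, and by the proof of Theorem~\ref{thm:main} it is $E$. Therefore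
\[ f=\alpha+\Phi w\quad\text{for some $w$ with }\sum_{j\ne i}w_{ij}=0\text{ for all }i . \]
The condition $f\in\{0,1\}$ is best used locally, by exchanging two points between their cells. The effect of such an exchange is expressed by the differences
\[ D_{xy}(z)=w_{yz}-w_{xz}\qquad(x\ne y,\ z\in V\setminus\{x,y\}). \]
They satisfy $D_{yx}=-D_{xy}$, $D_{xx'}=D_{xy}+D_{yx'}$ outside $\{x,y,x'\}$, and $\sum_zD_{xy}(z)=-w_{xy}+w_{xy}=0$. It is convenient to put $D_{xx}=0$.

To see what to expect, take $f=\chi_{yz_0}$. Let $s_y=s_{z_0}=-\frac1m$ and $s_i=0$ otherwise. The weights $w_{ij}=1_{\{i,j\}=\{y,z_0\}}+s_i+s_j+\frac2{m(n-1)}$ have zero sums at every point, and $\Phi w$ differs from $\chi_{yz_0}$ by a constant. For $x\ne y,z_0$ we get $D_{xy}(z_0)=1-\frac1m$ and $D_{xy}(z)=-\frac1m$ for all other $z$. The next lemma says that this shape is forced. For $\sigma\in\{1,-1\}$, say that $D_{xy}$ has \emph{exception $(z_0,\sigma)$} if $D_{xy}(z_0)=\sigma(1-\frac1m)$ and $D_{xy}(z)=-\frac\sigma m$ for $z\ne z_0$.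

\begin{lemma}\label{lem:shape}
Each $D_{xy}$ is identically $0$ or has an exception. In particular, $D_{xy}$ takes one value at all points but at most one, where it deviates by $\pm1$, and if $D_{xy}$ vanishes at one point, then it vanishes identically.
\end{lemma}

\begin{proof}
Write $D=D_{xy}$. Let $X',Y'$ be disjoint $(k-1)$-subsets of $V\setminus\{x,y\}$, and take a partition with cells $X'\cup\{x\}$ and $Y'\cup\{y\}$. Exchanging $x$ and $y$ changes $f$ by
\[ \Delta(X',Y')=\sum_{z\in X'}D(z)-\sum_{z\in Y'}D(z)\in\{0,1,-1\}. \]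
Let $z\ne z'$ be points of $V\setminus\{x,y\}$. Since $m>2k-2$, we can choose $X'\ni z$ and $Y'$ with $z'\notin X'\cup Y'$; replacing $z$ by $z'$ shows that $D(z)-D(z')$ is an integer. Choosing $X'\ni z$ and $Y'\ni z'$ and exchanging $z$ with $z'$ shows that $|2(D(z)-D(z'))|\le2$. So the values of $D$ lie in $\{c,c+1\}$ for some $c$. Let $Z$ be the set where $D=c+1$; then $\Delta(X',Y')=|X'\cap Z|-|Y'\cap Z|$.

Suppose $2\le|Z|\le m-2$. As $m>2k-2$, we have $m-|Z|\ge k-1$ or $|Z|\ge k-1$. In the first case take $Y'$ disjoint from $Z$ and $X'$ with at least two points in $Z$; then $\Delta\ge2$. In the second case take $Y'\subseteq Z$ and $X'$ with at least two points outside $Z$; then $\Delta\le(k-3)-(k-1)=-2$. Both choices need $|X'|=k-1\ge2$, which is where $k\ge3$ is used, and both are contradictory. So $D$ is constant except for at most one point, where it deviates by some $\sigma=\pm1$. Since the $m$ values of $D$ add up to $0$, either $D=0$, or the common value is $-\frac\sigma m$.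
\end{proof}

\begin{lemma}\label{lem:XY}
There are a point $z_0$ and a partition $V\setminus\{z_0\}=X\sqcup Y$ into nonempty sets such that $D_{ij}=0$ if $i,j$ both lie in $X$ or both lie in $Y$, and $D_{ij}$ has exception $(z_0,1)$ if $i\in X$ and $j\in Y$.
\end{lemma}

\begin{proof}
If all $D_{xy}$ vanished, then any two pairs with a common point would have equal weight, so $w$ would be constant, hence $0$; but $f$ is not constant. So some $D_{xy}$ has an exception, and after exchanging $x$ and $y$ if necessary it is $(z_0,1)$. Let $x'\notin\{x,y,z_0\}$. The set $V'=V\setminus\{x,y,x'\}$ has at least $6$ points and contains $z_0$, and $D_{xx'}=D_{xy}+D_{yx'}$ on $V'$. Suppose that $D_{yx'}$ has exception $(z_1,\sigma)$. Lemma~\ref{lem:shape}, applied to $D_{xx'}$, excludes three cases.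
\begin{itemize}
\item If $z_1\notin\{x,z_0\}$, then $D_{xx'}$ deviates at the two points $z_0,z_1$ from its value at the at least $4$ other points of $V'$.
\item If $z_1=x$, then $D_{xx'}$ equals $-\frac1m-\frac\sigma m$ on $V'\setminus\{z_0\}$ and deviates by $1$ at $z_0$. So it has exception $(z_0,1)$, and its common value should be $-\frac1m$.
\item If $z_1=z_0$ and $\sigma=1$, then $D_{xx'}$ deviates by $2$ at $z_0$.
\end{itemize}
Hence either $D_{yx'}=0$, or $D_{yx'}$ has exception $(z_0,-1)$; in the second case $D_{xx'}=0$ on $V'$, so $D_{xx'}=0$. The functions $D_{yx'}$ and $D_{xx'}$ do not both vanish, because $D_{xy}(z_0)\ne0$. Let $X$ consist of $x$ and the points $x'\notin\{x,y,z_0\}$ with $D_{xx'}=0$, and let $Y$ consist of $y$ and those with $D_{yx'}=0$. Then $V\setminus\{z_0\}=X\sqcup Y$.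

For distinct $i,j\in Y$ we have $D_{ij}=D_{iy}+D_{yj}=0$ outside $\{i,j,y\}$, so $D_{ij}=0$ by Lemma~\ref{lem:shape}; for $i,j\in X$ use $x$ in place of $y$. For $i\in X$ and $j\in Y$ we have $D_{ij}(z_0)=D_{ix}(z_0)+D_{xy}(z_0)+D_{yj}(z_0)=1-\frac1m$. As $m>2$, this value is different from $0$, $\pm\frac1m$ and $-(1-\frac1m)$, so $D_{ij}$ has exception $(z_0,1)$.
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:coclique}]
Let $w'=w-\sum_{j\in Y}1_{\{j,z_0\}}$, and let $s_i=0$ for $i\in X$ and $s_i=-\frac1m$ for $i\in Y$. We claim that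
\[ w'_{jz}-w'_{iz}=s_j-s_i\qquad\text{for distinct }i,j\ne z_0\text{ and }z\ne i,j . \]
If $i,j$ lie in the same part, both sides are $0$ by Lemma~\ref{lem:XY}, since $w_{iz}$ and $w_{jz}$ are modified equally. If $i\in X$ and $j\in Y$, the left side is $D_{ij}(z)=-\frac1m$ for $z\ne z_0$, and $D_{ij}(z_0)-1=-\frac1m$ for $z=z_0$. The case $i\in Y$, $j\in X$ follows by exchanging $i$ and $j$.

For $z\ne z_0$ the claim says that $w'_{iz}-s_i-s_z$ has the same value on any two pairs in $V\setminus\{z_0\}$ with a common point, so it is a constant $t$. For $z=z_0$ it says that $w'_{iz_0}-s_i$ does not depend on $i$; define $s_{z_0}$ by setting this value equal to $t+s_{z_0}$. Then $w'_{ij}=t+s_i+s_j$ for all $i\ne j$. Every point has $k-1$ cellmates, so $\Phi w'(P)=k\binom k2t+(k-1)\sum_is_i$ does not depend on $P$. Hence, for some constant $c$,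
\[ f(P)=c+\#\{\text{points of $Y$ in the cell of $P$ containing $z_0$}\}. \]
The cellmates of $z_0$ can be any $k-1$ points of $X\sqcup Y$, so the count takes all integer values from $\max(0,k-1-|X|)$ to $\min(k-1,|Y|)$, where $|X|+|Y|=k^2-1$. Suppose $|X|,|Y|\ge2$. If $|X|\ge k-1$, the range is from $0$ to $\min(k-1,|Y|)\ge2$. If $|X|<k-1$, then $|Y|\ge k-1$ and the range is from $k-1-|X|$ to $k-1$, of length $|X|\ge2$. Either way $f$ takes three values, which is impossible. If $X=\{x\}$, the count is $k-1-\chi_{xz_0}$, so $f=1-\chi_{xz_0}$ has density $\frac k{k+1}\ne\frac1{k+1}$. The only possibility left is $Y=\{y\}$. Then the count is $\chi_{yz_0}$, the constant $c$ is $0$, and $\mathcal F=\mathcal F_{yz_0}$.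
\end{proof}
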